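# Unique circles through $n$ points of a surface

## 1. Surfaces, circles, planes, and limits of sets

**Definition (surface, topological circle, arc).** A *surface* is a connected Hausdorff, second-countable $2$-dimensional topological manifold without boundary. A *topological circle* on a surface is a subset homeomorphic to the $1$-sphere $\mathbf S^1$; an *arc* is a subset homeomorphic to $[0,1]$.

The plane $\mathbf R^2$, the sphere $\mathbf S^2$, the torus and the real projective plane are surfaces, and so is an open disc. Compactness is not required. An ellipse or the boundary of a square is a topological circle in $\mathbf R^2$; smoothness plays no role.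

**Definition (geometry).** A *geometry* is a pair $(P,\mathcal C)$ of a set $P$ of points and a set $\mathcal C$ of subsets of $P$, called circles or lines. For example, $\mathbf R^2$ with its Euclidean lines.

**Definition (topological and flat projective planes).** A *topological projective plane* is a projective plane $(P,\mathcal L)$, in which any two distinct points $p,q$ are joined by exactly one line $pq$ and any two distinct lines $L,M$ meet in exactly one point $L\wedge M$, such that $P$ and $\mathcal L$ carry Hausdorff topologies for which the join map $(p,q)\mapsto pq$ (distinct points) and the intersection map $(L,M)\mapsto L\wedge M$ (distinct lines) are continuous. A *flat projective plane* is a topological projective plane whose point set is a surface (necessarily homeomorphic to the real projective plane) and whose lines are topological circles on it.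

The standard example is the real projective plane. Points are the $1$-dimensional subspaces of $\mathbf R^3$ and lines are the $2$-dimensional ones. The join of the points spanned by $u$ and $v$ is the plane orthogonal to $u\times v$, which depends continuously on independent $u,v$; intersections are given by the same formula applied to normal vectors. Each line is a great circle with antipodal points identified, hence a topological circle.

**Definition (spherical circle plane).** A *spherical circle plane* is a geometry whose point set is (homeomorphic to) $\mathbf S^2$, whose circles are topological circles on $\mathbf S^2$, and in which any three distinct points lie on exactly one circle.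

Example: the unit sphere in $\mathbf R^3$ with its sections by planes, as far as these have more than one point. Three distinct points of the sphere are not collinear in $\mathbf R^3$, so they span exactly one plane.

**Definition ($\mathbf R^2$-plane).** An *$\mathbf R^2$-plane* is a geometry whose point set is homeomorphic to $\mathbf R^2$, whose lines are closed subsets homeomorphic to $\mathbf R$, and in which two distinct points lie on exactly one line.

The Euclidean plane is an example. Another one is the open unit disc with its open chords: each chord is closed in the disc and homeomorphic to $\mathbf R$, and two points lie on exactly one chord. In this example many pairs of lines are disjoint. If we add one point $\infty$ to the point set and to every line of an $\mathbf R^2$-plane, the point set becomes $\mathbf S^2$. Each line becomes a topological circle, because a closed subset $L\cong\mathbf R$ of $\mathbf R^2$ together with $\infty$ is the one-point compactification of $L$. This is the *one-point compactification* of the $\mathbf R^2$-plane.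

**Definition (continuum, Hausdorff metric).** A *continuum* is a nonempty compact connected metric space. For nonempty compact subsets $A,A'$ of a metric space, the *Hausdorff distance* is the infimum of the $\varepsilon>0$ such that each point of $A$ has distance less than $\varepsilon$ from $A'$ and conversely.

If $A_k\to\Lambda$ in this metric, then every point of $\Lambda$ is a limit of points $a_k\in A_k$, and every limit point of a sequence $a_k\in A_k$ lies in $\Lambda$. For example, the graphs of $t\mapsto t/k$ over $[0,1]$ converge to the segment $[0,1]\times\{0\}$. A second example will serve as a warning:
$$\alpha_k=\{(t,\tfrac12(1+\sin kt)):0\le t\le 1\}\ \longrightarrow\ [0,1]^2. \tag{1}$$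
Indeed, for large $k$, near any $t$, at distance at most $2\pi/k$, there is $t'\in[0,1]$ where $\frac12(1+\sin kt')$ has any prescribed value in $[0,1]$. So a Hausdorff limit of arcs need not be an arc; it can be two-dimensional.

## 2. The two theorems and the reduction of one to the other

In the examples we saw $n=2$ on the real projective plane and $n=3$ on the sphere. Here is the question. *Let $(P,\mathcal C)$ be a geometry and $n>1$ an integer such that $P$ is a surface, all elements of $\mathcal C$ are topological circles on $P$, and any $n$ distinct points lie on exactly one element of $\mathcal C$. Must $n$ be $2$ or $3$, and must $(P,\mathcal C)$ be a flat projective plane or a spherical circle plane?* Nothing is assumed about continuity or about compactness of $P$. The answer is yes.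

**Theorem A.** Let $P$ be a surface, $\mathcal C$ a set of topological circles on $P$, $n>1$, and suppose any $n$ distinct points lie on exactly one element of $\mathcal C$. Then either $n=2$ and $(P,\mathcal C)$ is a flat projective plane, or $n=3$ and $(P,\mathcal C)$ is a spherical circle plane.

We will prove a stronger statement, in which all but two of the $n$ points are kept fixed.

**Theorem B.** Let $P$ be a surface, $B\subset P$ a finite set with $b$ elements, and $\mathcal D$ a set of topological circles on $P$, all containing $B$, such that any two distinct points of $P\setminus B$ lie on exactly one element of $\mathcal D$. Then $b\le 1$, and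

- if $b=0$, then $(P,\mathcal D)$ is a flat projective plane;
- if $b=1$, then $P\cong\mathbf S^2$ and $(P\setminus B,\{C\setminus B:C\in\mathcal D\})$ is an $\mathbf R^2$-plane.

Conversely, every flat projective plane ($b=0$), and the one-point compactification of every $\mathbf R^2$-plane ($b=1$), satisfies the hypotheses.

**Theorem B implies Theorem A.** Choose $B\subset P$ with $|B|=n-2$ and put $\mathcal D=\{C\in\mathcal C: B\subset C\}$. For distinct $x,y\notin B$, exactly one $C\in\mathcal C$ contains the $n$ points $B\cup\{x,y\}$. So Theorem B applies and gives $n-2\le 1$. If $n=2$, then $B=\emptyset$ and $\mathcal D=\mathcal C$, so $(P,\mathcal C)$ is a flat projective plane. If $n=3$, then $P\cong\mathbf S^2$, and $(P,\mathcal C)$ is a spherical circle plane by definition. $\square$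

Thus $n\ge4$ is excluded already if the joining property holds for those $n$-tuples that contain one fixed set of $n-2$ points. For $n=3$, the joining property for the triples through one fixed point already forces $P\cong\mathbf S^2$. The converse in Theorem B was checked in Section 1 with the definitions. From now on we prove the direct part.

## 3. Small $n$ by hand, and the missing continuity

**Why $n>1$.** For $n=1$ the hypothesis says only that $P$ is partitioned into circles. The torus $\mathbf S^1\times\mathbf S^1$ with the circles $\{x\}\times\mathbf S^1$ shows that nothing like Theorem A holds.

**The case $n=2$ on the sphere or the plane.** Suppose some $C\in\mathcal C$ separates $P$, and let $p,q$ lie in different components of $P\setminus C$. The circle $D$ through $p$ and $q$ consists of two arcs from $p$ to $q$. Each must meet $C$, and the two meeting points are distinct, since the arcs share only $p,q\notin C$. Two points of $P$ lie on only one circle, so $C=D\ni p$, a contradiction. Hence for $n=2$ no circle separates $P$, and by the Jordan curve theorem $P$ is neither $\mathbf S^2$ nor $\mathbf R^2$. Remember this little argument: *two arcs of one circle force two different common points, so two circles coincide*. It is used again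 and again below.

**The case $n=4$, if circles varied continuously.** Fix three points $F=\{c_1,c_2,c_3\}$. Each $y\in P\setminus F$ lies on exactly one circle $C_y\supset F$, and $F$ cuts $C_y$ into three arcs, with the endpoint pairs $\{c_1,c_2\}$, $\{c_2,c_3\}$, $\{c_1,c_3\}$. Let $W_{ij}$ be the set of $y$ that lie on the arc of $C_y$ between $c_i$ and $c_j$. These three sets partition $P\setminus F$, and each is nonempty, since every circle through $F$ has an arc of each kind. If they were open, the connected space $P\setminus F$ would be a disjoint union of three nonempty open sets, which is impossible. So $n=4$ would be excluded.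

**Where this stops.** Why should $W_{ij}$ be open? We would like to say: if $y_k\to y$, then $C_{y_k}\to C_y$. The sensible attempt is to take a Hausdorff limit $\Lambda$ of a subsequence of $C_{y_k}$, note that $F\cup\{y\}\subset\Lambda$, and argue that $\Lambda\subset C_y$. There are two obstacles. First, $P$ is not known to be compact, so the limit may not exist. Second, even if it exists and $z\in\Lambda\setminus C_y$, there is no contradiction: the hypothesis speaks about circles through given points and says nothing about circles through nearby points. Example (1) shows that a limit of arcs can be thick.

What gets past this point is to use the whole pencil of circles through $F$ at once. It *partitions* the rest of the surface into arcs. In a small chart, a partition into closed lines cannot have thick limits: this will follow from a countability argument and a theorem of Sierpiński (Lemma 1). Afterwards the two-arcs argument gives more and more continuity.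

## 4. Textbook facts from plane topology

Surfaces are metrizable. A surface minus a finite set is a connected surface. A topological circle on a surface is compact and has empty interior, by invariance of domain. Call a closed subset of $\mathbf R^2$ that is homeomorphic to $\mathbf R$ a *closed line*; a parabola is an example, while the graph of $\sin(1/t)$ over $(0,\infty)$ is not, because it is not closed.

**(S1) Jordan–Schoenflies.** A closed line $L$ in $\mathbf R^2$ can be mapped to the horizontal axis by a homeomorphism of $\mathbf R^2$. Hence $\mathbf R^2\setminus L$ has exactly two components, the *sides* of $L$, each with boundary $L$. A Jordan curve in $\mathbf R^2$ bounds a closed disc, and the complement of that disc is connected. An arc in $\mathbf R^2$ can be mapped to a straight segment by a homeomorphism of $\mathbf R^2$.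

**(S2) Sierpiński** (Engelking, *General Topology*, Theorem 6.1.27). A continuum is not the union of countably many, and at least two, pairwise disjoint nonempty closed sets.

**(S3) Crossing paths.** In a rectangle, a path from the left edge to the right edge meets every path from the bottom edge to the top edge.

*Proof.* Let the rectangle be $[-1,1]^2$, and suppose $f,g:[-1,1]\to[-1,1]^2$ are such paths, $f$ from left to right and $g$ from bottom to top, and are disjoint. Then $N(s,t)=\max_i|f_i(s)-g_i(t)|>0$, and
$$(s,t)\mapsto\Big(\frac{g_1(t)-f_1(s)}{N(s,t)},\ \frac{f_2(s)-g_2(t)}{N(s,t)}\Big)$$
maps $[-1,1]^2$ continuously into its boundary. By Brouwer it has a fixed point $(s,t)$, which then lies on the boundary, so $s=\pm1$ or $t=\pm1$. If $s=-1$, then $f_1(s)=-1$ and the first coordinate of the image is $\ge0$, so it is not $-1$. If $s=1$, then it is $\le0$. If $t=-1$, then $g_2(t)=-1$ and the second coordinate of the image is $\ge0$; if $t=1$, it is $\le0$. Each case contradicts the fixed point property. $\square$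

**(S4) Hausdorff limits.** The nonempty compact subsets of a compact metric space form a compact space under the Hausdorff metric. Hausdorff limits of continua are continua.

**(S5) Hausdorff quotients.** If an equivalence relation on $X$ is closed in $X\times X$ and its quotient map $\pi$ is open, then the quotient is Hausdorff.

*Proof.* If $\pi(x)\ne\pi(y)$, some product $O_1\times O_2\ni(x,y)$ of open sets misses the relation. Then $\pi(O_1)$ and $\pi(O_2)$ are disjoint, open, and contain $\pi(x)$ and $\pi(y)$. $\square$

## 5. Lines, pencils, leaves and plaques

From here on $P,B,b,\mathcal D$ are as in Theorem B. Put $S'=P\setminus B$, a connected surface. A *line* is a set $\ell=C\setminus B$ with $C\in\mathcal D$; since every $C$ contains $B$, the line determines $C$. Lines are closed in $S'$ and have empty interior. Two distinct points $x,y\in S'$ lie on exactly one line $xy$, so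
$$\text{distinct lines share at most one point.}\tag{2}$$
Through each point of a line $\ell$ passes a line different from $\ell$: join the point to a point off $\ell$.

**Definition (leaves).** For $r\in S'$ let $F=B\cup\{r\}$, $\nu=|F|=b+1$, and $S_r=S'\setminus\{r\}=P\setminus F$, again a connected surface. For each line $\ell=C\setminus B$ through $r$, the set $\ell\setminus\{r\}=C\setminus F$ has $\nu$ components. Each is an open arc of $C$, homeomorphic to $\mathbf R$, and closed in $S_r$, because its closure adds only points of $F$. These components, for all lines through $r$, are the *leaves* of $\mathcal F_r$.

Each point of $S_r$ lies on exactly one line through $r$, so the leaves partition $S_r$. Let $L_y$ be the leaf through $y$. The two ends of a leaf converge to points of $F$, which are distinct if $\nu\ge2$. The closure $\overline{L_y}$ in $P$ is $L_y$ together with these points; it is compact. No leaf is compact. Examples: in the real projective plane ($b=0$) the leaves of $\mathcal F_r$ are the lines through $r$ with $r$ removed. For the compactified Euclidean plane ($b=1$, $B=\{\infty\}$) they are the open rays starting at $r$.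

**Definition (plaques, flat charts).** Let $U\subset S_r$ be open and $U\cong\mathbf R^2$. For each leaf $L$, the components of $L\cap U$ are called *plaques*. They are open intervals of $L$ and closed in $L\cap U$. Since $L\cap U$ is closed in $U$, plaques are closed in $U$. Thus
$$U\ \text{is partitioned into closed lines, the plaques,}\tag{3}$$
and a connected subset of $L\cap U$ lies in one plaque. By (S1), each $x\in S_r$ has, inside any given neighborhood, an open neighborhood $U\subset S_r$ that can be identified with $\mathbf R^2$ such that $x=0$ and the plaque through $x$ is the horizontal axis. We call this a *flat chart* at $x$.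

For the Euclidean rays from the origin and $x=(1,0)$, take $U=\{u>0\}$ with the new coordinates $(\log u,\,v/u)$. The plaques are the rays in $U$, and they all become horizontal. In a general flat chart only the one plaque through $x$ is known to be straight.

In a chart we write $(u,v)$ for the coordinates, call $v$ the height, call the line $v=0$ *the axis*, and say *above* for $v>0$ and *below* for $v<0$.

## 6. Limits of pieces of leaves lie in one leaf

The purpose of the first lemma is to rule out thick limits inside a chart.

**Lemma 1.** Let $U\cong\mathbf R^2$ be partitioned into closed lines. Let $\alpha_k$ be continua, each contained in a member of the partition, converging in the Hausdorff metric to a compact $\Lambda\subset U$. Then $\Lambda$ is contained in one member.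

*Proof.* A compact neighborhood of $\Lambda$ contains almost all $\alpha_k$, so by (S4) $\Lambda$ is a continuum. Let $\mathcal M$ be the set of members of the partition that meet $\Lambda$ and contain no $\alpha_k$. We show that $\mathcal M$ is countable.

**Step 1: no member of $\mathcal M$ separates two others.** This step uses the connectedness of the $\alpha_k$. Suppose $M'\in\mathcal M$ has $M,M''\in\mathcal M$ on different sides. For large $k$, $\alpha_k$ has points near a point of $M\cap\Lambda$ and points near a point of $M''\cap\Lambda$, hence points on both sides of $M'$. But $\alpha_k$ is connected, and it misses $M'$ because it lies in a different member. This is a contradiction.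

**Step 2: disjoint open sets.** This step turns Step 1 into countability. Assume $|\mathcal M|\ge2$. For each $M\in\mathcal M$, every other member of $\mathcal M$ is connected and lies on one side of $M$; by Step 1 they all lie on the same side. Let $O(M)$ be the other side. For $M\ne M'$ in $\mathcal M$ we claim $O(M)\cap O(M')=\emptyset$. The set $O(M)$ is connected and misses $M'$, so it lies on one side of $M'$. The closure of $O(M)$ contains $M$, and $M$ lies in the open side of $M'$ different from $O(M')$. So $O(M)$ meets that side, and hence lies in it. Pairwise disjoint nonempty open subsets of $U$ are at most countable in number, so $\mathcal M$ is countable.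

**Step 3: Sierpiński's theorem.** This step finishes the proof. Only countably many members contain some $\alpha_k$. So $\Lambda$ meets only countably many members, and it is the union of the pairwise disjoint nonempty closed sets $\Lambda\cap M$. By (S2) there is only one of them. $\square$

**What a partition alone does not give.** We would like nearby plaques to run parallel to the axis. A partition into closed lines does not imply this. In $\mathbf R^2$ take all horizontal lines $v=c$ with $c\le0$ or $c\ge1$ and all lines $v=2^{-j}$, $j\ge1$; and in each strip $2^{-j-1}<v<2^{-j}$, $j\ge0$, take the curves
$$u=c-\frac1{(v-2^{-j-1})(2^{-j}-v)},\qquad c\in\mathbf R.$$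
Each point of the strip lies on exactly one of these curves. Each curve is parametrized by $v$, and $u\to-\infty$ at both ends, so it is a closed line: a hairpin open to the left. The denominator increases up to the middle height of the strip and then decreases, so the curve has its tip, the point of largest $u$, at the middle height, and for $a$ less than that largest $u$ the part with $u\ge a$ is one arc with both endpoints on $u=a$. Choose $c$ such that the tip has $u=0$. As $j\to\infty$ these tips converge to the origin, which lies on the axis. In any box $[a,b]\times[-\varepsilon,\varepsilon]$ with $a<0<b$, the piece of the curve containing the tip enters and leaves through the left edge once $j$ is large. Lemma 1 is respected, since the limit of these pieces is a segment of the axis, but the neighbors of the axis turn around. To exclude hairpins we must use lines that do not belong to the pencil.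

## 7. Transversal arcs and boxes

The next lemma provides, near any place of a line $\ell$, a piece of another line that leaves $\ell$ upward.

**Lemma 2.** Let $\ell$ be a line and let $U\subset S'$ be open, identified with $\mathbf R^2$ such that the axis is a component of $\ell\cap U$. Let $I$ be an open interval of the axis. Then there are $w\in I$, a line $D\ne\ell$ with $w\in D$, and a nondegenerate arc $\rho\subset D\cap U$ with endpoint $w$ and $\rho\setminus\{w\}$ above the axis. (Likewise for below.)

*Proof.* **Step 1: an auxiliary pencil.** We choose a pencil whose center is off $\ell$. Let $w_0\in I$, let $V$ be an open round disc about $w_0$ that meets the axis inside $I$, and let $V_0\subset V$ be a smaller concentric closed disc. The set $S'\setminus\overline V$ is open and nonempty and $\ell$ has empty interior, so there is $r'\in S'\setminus(\ell\cup\overline V)$. Use $\mathcal F_{r'}$ on $V\subset S_{r'}$. Choose $y_k\to w_0$ with $y_k\in\operatorname{int}V_0$ above the axis, and let $c_k$ be the component of $L_{y_k}\cap V_0$ that contains $y_k$. The set $L_{y_k}\cap V_0$ is compact, so in $L_{y_k}\cong\mathbf R$ the component $c_k$ is a compact interval. An endpoint of $c_k$ in $\operatorname{int}V_0$ could be passed within $L_{y_k}\cap V_0$,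 so both endpoints lie on $\partial V_0$, and $c_k$ is an arc with $y_k$ in its interior.

**Step 2: some $c_k$ meets the axis.** In this case $\rho$ is found directly. Let $\rho$ be the subarc of $c_k$ from $y_k$ to a first point $w$ on the axis, and let $D=r'y_k$. Then $w\in V$ gives $w\in I$. Moreover $D\ne\ell$, because $r'\notin\ell$, and $\rho\setminus\{w\}$ is above the axis.

**Step 3: no $c_k$ meets the axis.** Here we pass to a limit. All $c_k$ lie above the axis. By (S4) a subsequence converges to a continuum $\Lambda\subset V_0\cap\{v\ge0\}$, which contains $w_0$ and a point of $\partial V_0$. By Lemma 1, applied in $V$ to the plaques of $\mathcal F_{r'}$, $\Lambda$ lies in the plaque through $w_0$, which is contained in $D:=r'w_0$. Again $D\ne\ell$. As a nondegenerate continuum in a plaque, $\Lambda$ is an arc. By (2), $D\cap\ell=\{w_0\}$, so $\Lambda$ meets the axis only in $w_0$. Hence it contains a nondegenerate subarc starting at $w:=w_0$ that is otherwise above the axis. $\square$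

Now we exclude hairpins.

**Lemma 3 (boxes).** Let $r\in S'$, let $A$ be a leaf of $\mathcal F_r$, and let $U\subset S_r$ be open, identified with $\mathbf R^2$ such that the axis is a component of $A\cap U$. Let $R=[a,b]\times[-\varepsilon,\varepsilon]\subset U$ and $x=(\xi,0)$ with $a<\xi<b$. Then for all $y$ in some neighborhood of $x$, the component $c_y$ of $L_y\cap R$ containing $y$ is an arc that misses $[a,b]\times\{\pm\varepsilon\}$, and $y$ divides $c_y$ into two arcs, one ending on $\{a\}\times(-\varepsilon,\varepsilon)$ and the other on $\{b\}\times(-\varepsilon,\varepsilon)$.

*Proof.* **Step 1: reduction to hairpins.** We show that a failure of the lemma produces hairpins. Let $y\in\operatorname{int}R$. As in Lemma 2, $c_y$ is a compact arc with endpoints on $\partial R$, and $y$ is not an endpoint. If $y$ is on the axis, then $c_y$ lies in the plaque of $y$, which is the axis, so $c_y=[a,b]\times\{0\}$ and the assertion holds. Suppose it fails for a sequence $y_k\to x$. Passing to a subsequence and reflecting if necessary, we may assume that all $y_k$ are above the axis. Then $c_k:=c_{y_k}$ is above the axis, since it lies in a plaque other than the axis. Pass to a subsequence with $c_k\to\Lambda\subset R$, $x\in\Lambda$. By Lemma 1, $\Lambda$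 lies in the axis. So for large $k$ the arc $c_k$ misses the top and bottom edges, and its endpoints lie on the open vertical edges. As the assertion fails, both endpoints lie on the same vertical edge. Say it is the left edge for infinitely many $k$, and keep only these; the right edge is symmetric.

**Step 2: a barrier between the left edge and $y_k$.** This is where a line outside the pencil enters. Let $\ell\supset A$ be the line through $r$ containing $A$. Since $r\notin U$ and the leaves in $\ell$ are the components of $\ell\setminus\{r\}$, the axis is a component of $\ell\cap U$. By Lemma 2 there are $w\in(a,\xi)\times\{0\}$, a line $D\ne\ell$ through $w$, and an arc in $D$ that starts at $w$ and goes up. Take a nondegenerate initial subarc inside $(a,\xi)\times[0,\varepsilon)$, let $\eta>0$ be the height of its other endpoint, and cut it at its first point of height $\eta$. The resulting arc $\rho'\subset D$ lies in $[a,b]\times[0,\eta]$, joins the bottom edge of this rectangle to its top edge, and by compactness has all $u$-coordinates at most some $\xi'<\xi$.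

**Step 3: two common points.** We now use the two-arcs argument. For large $k$ we have $c_k\subset[a,b]\times(0,\eta)$, and $y_k$ has $u$-coordinate greater than $\xi'$. So the horizontal segment from $y_k$ to the right edge misses $\rho'$. Combine this segment with either of the two arcs of $c_k$ from $y_k$ to the left edge. This gives a path in $[a,b]\times[0,\eta]$ from left to right, which meets $\rho'$ by (S3). Hence each of the two arcs meets $\rho'$. The meeting points are distinct, because the two arcs share only $y_k\notin\rho'$. So $ry_k$ and $D$ share two points, and $ry_k=D$ by (2). But $D\cap\ell=\{w\}$, $r\in\ell$, and $r\ne w$ since $w\in U\subset S_r$. So $r\notin D$, a contradiction. $\square$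

## 8. Lines cross, and leaves near a leaf follow it

The purpose of the next lemma is that two lines never touch without crossing.

**Lemma 4 (crossing).** Let $\ell\ne h$ be lines with $q\in\ell\cap h$. Let $W\subset S'$ be open, $W\cong\mathbf R^2$, $q\in W$, and $s\notin W$ for some $s\in\ell$. Let $\ell_W$ be the component of $\ell\cap W$ containing $q$; it is a closed line in $W$. Then the two sides of $q$ on a small subarc of $h$ about $q$ lie on different sides of $\ell_W$ in $W$.

*Proof.* Let $\ell=C\setminus B$. Then $\ell\cap W=C\cap W$ is an open subset of the circle $C$, and it is proper since $s\notin W$. So its components are open arcs, closed in $C\cap W$ and hence in $W$. Thus $\ell_W$ is a closed line.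

By (2), $h\cap\ell=\{q\}$, so each of the two sides of $q$ on a small subarc of $h$ in $W$ lies on one side of $\ell_W$. Suppose both lie in the side $W^+$, and let $W^-$ be the other side. Choose $r\in h\setminus\{q\}$; then $r\notin\ell$. Choose a flat chart $U\subset W\setminus\{r\}$ at $q$ for $\mathcal F_r$, so that $q=0$ and the component of $(h\setminus\{r\})\cap U$ through $q$ is the axis. The two open half-axes are connected, miss $\ell$, and lie in $W^+$ near $q$. So they lie in $W^+$. Since $W^+$ is open, we can choose $R=[-1,1]\times[-\varepsilon,\varepsilon]$ with both vertical edges in $W^+$.

Since $q\in\ell_W=\partial W^-$, there is $y\in W^-\cap U$ as close to $q$ as we like. By Lemma 3 for $\mathcal F_r$, the two arcs of $c_y$ from $y$ to the vertical edges go from $W^-$ to $W^+$ inside $W$. So both meet $\ell_W$, in distinct points since $y\notin\ell_W$. Hence $ry$ and $\ell$ share two points and $ry=\ell$, contradicting $r\notin\ell$. $\square$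

**Lemma 5.** Let $D$ be a line, $r\in S'\setminus D$, $y\in D$, and let $G$ be a neighborhood of $y$. There is a neighborhood $V$ of $y$ in $S_r$ such that for all $x\in V$ the leaf $L_x$ of $\mathcal F_r$ meets $D\cap G$.

In words: leaves close to a transversal line actually hit it.

*Proof.* Choose a flat chart $U\subset G\cap S_r$ at $y$ for $\mathcal F_r$. The axis is the component of $ry\cap U$ through $y=0$. Apply Lemma 4 with $\ell=ry$, $h=D$, $W=U$, $s=r$; note that $D\ne ry$, because $r\notin D$. We get an arc $\delta:[-1,1]\to D\cap U$, contained in $(-1,1)\times\mathbf R$, with $\delta(0)=y$, $\delta((0,1])$ on one side of the axis and $\delta([-1,0))$ on the other; say they are above and below, respectively. Let $\eta>0$ be smaller than the absolute heights of $\delta(\pm1)$. Let $t_+$ be the first $t>0$ at which $\delta$ has height $\eta$, and $t_-$ the last $t<0$ at which it has height $-\eta$. Then $\delta([t_-,t_+])$ joins the bottom and top edges of $R=[-1,1]\times[-\eta,\eta]$ inside $R$. For $x$ near $y$, Lemma 3 gives an arc $c_x\subset L_x$ in $R$ from the left edge to the right edge, and by (S3) it meets $\delta([t_-,t_+])\subset D\cap G$. $\square$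

**Lemma 6.** Let $x,x'$ lie on a leaf $L$ of $\mathcal F_r$ and let $G$ be a neighborhood of $x'$. There is a neighborhood $V$ of $x$ with $L_y\cap G\ne\emptyset$ for all $y\in V$. In particular, saturations of open sets (unions of the leaves that meet them) are open.

*Proof.* This propagates Lemma 3 along a leaf by connectedness. Fix $x$, and let $X$ be the set of all $x'\in L$ for which the claim holds for all $G$. Then $x\in X$, with $V=G$. The set $X$ is closed in $L$, since a neighborhood of a limit of points of $X$ is a neighborhood of some of them.

$X$ is open in $L$: let $x'\in X$, take a flat chart at $x'=0$ for $\mathcal F_r$, fix $a<0<b$, and let $x''$ be any point of $(a,b)\times\{0\}$; these points form a neighborhood of $x'$ in $L$. Given a neighborhood $G''$ of $x''$, choose $\varepsilon$ such that the vertical segment of half-length $\varepsilon$ centered at $x''$ lies in $G''$. By Lemma 3 at $x'$, applied to $[a,b]\times[-\varepsilon,\varepsilon]$, together with (S3), all leaves through points near $x'$ meet this segment. As $x'\in X$, leaves through points near $x$ contain points near $x'$. So leaves through points near $x$ meet $G''$, and $x''\in X$. As $L$ is connected, $X=L$.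

For the last statement, let $O$ be open and let $y$ lie in its saturation, so that $L_y$ contains some $x'\in O$. The claim, applied to $y,x'\in L_y$ and $G=O$, shows that all points near $y$ lie in the saturation. $\square$

## 9. Convergence in a pencil

First we get convergence of whole lines through $r$, in the weak sense that limits of collinear pairs are collinear.

**Lemma 7.** Let $y_k\to y$ and $y_k'\to y'$ in $S_r$, with $y_k,y_k'$ on a common line $c_k$ through $r$ for all $k$. Then $y,y'$ lie on a common line through $r$.

*Proof.* Otherwise $ry\ne ry'$, so $y\ne y'$ and $D:=yy'$ does not contain $r$. Apply Lemma 5 to $D$ at $y$ and at $y'$, with disjoint neighborhoods $G,G'$. For large $k$, $c_k$ meets $D$ in a point of $G$ and in a point of $G'$. So $c_k=D$, contradicting $r\in c_k\setminus D$. $\square$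

If $\nu\ge2$, a line through $r$ contains several leaves, and Lemma 7 leaves open whether a limit can jump from one to another. Part 1 of the next lemma says that it cannot. Parts 2 and 3 are what we will use later.

**Lemma 8.** Let $y_k\to y$ in $S_r$.

1. If $z_k\in L_{y_k}$ and $z_k\to z\in S_r$ (possibly along a subsequence), then $z\in L_y$.
2. If $\nu\ge2$, then for large $k$ the two ends of $L_{y_k}$ converge to the same two points of $F$ as those of $L_y$.
3. If $N$ is a neighborhood in $P$ of the compact closure $\overline{L_y}$, then $L_{y_k}\subset N$ for large $k$.

*Proof of 1.* Pass to the subsequence, and let $\ell=ry$, $c_k=ry_k$. By Lemma 7, $z\in\ell$. If $\nu=1$, then $\ell\setminus\{r\}$ is a single leaf and we are done. Let $\nu\ge2$ and suppose $z\notin L_y$.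

**Step 1: points on all leaves of $c_k$.** We want limit points for every leaf of $c_k$, to count with. Let $A_1=L_y$, $A_2=L_z$, $A_3,\dots,A_\nu$ be the leaves in $\ell$, and $A_1^k=L_{y_k}$, $A_2^k,\dots,A_\nu^k$ those in $c_k$. Choose disjoint closed discs $Q_c$ about the points $c\in F$. Their boundaries form a compact set $J=\bigcup_c\partial Q_c\subset S_r$. Each $A_i^k$ joins two distinct points of $F$, hence meets $J$. For $i\ge2$ pick $x_i^k\in A_i^k\cap J$. Passing to a subsequence, $x_i^k\to x_i\in J$. By Lemma 7, applied to $y_k$ and $x_i^k$ on $c_k$, we have $x_i\in\ell$, say $x_i\in A_{\tau(i)}$.

**Step 2: pigeonhole.** We find two leaves of $c_k$ that accumulate at the same leaf of $\ell$. The leaf $A_1^k$ already has points converging to $y\in A_1$ and points converging to $z\in A_2$. Consider $\tau:\{2,\dots,\nu\}\to\{1,\dots,\nu\}$. If $\tau$ takes a value $j\in\{1,2\}$ at some $i$, use $A_i^k$ and $A_1^k$. Otherwise $\tau$ maps $\nu-1$ elements into the $(\nu-2)$-element set $\{3,\dots,\nu\}$, so $\tau(i)=\tau(i')=j$ for some $i\ne i'$. In every case there are $i\ne i'$ and $j$ such that $A_i^k$ and $A_{i'}^k$ contain points converging, as $k\to\infty$, to points $x$ and $x'$, respectively, of the same leaf $A_j$.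

**Step 3: a transversal is hit twice.** Let $D\ne\ell$ be a line through $x$. Since $D\cap\ell=\{x\}$, we have $r\notin D$. By Lemma 5 there is an open $V\ni x$ such that all leaves through points of $V$ meet $D$. For large $k$, $A_i^k$ meets $V$. By Lemma 6, applied to $x',x\in A_j$ and the neighborhood $V$ of $x$, leaves through points near $x'$ meet $V$; so $A_{i'}^k$ meets $V$ for large $k$. Hence both leaves meet $D$, in distinct points since they are disjoint. Both lie in $c_k$, so $c_k=D$, contradicting $r\in c_k\setminus D$.

*Proof of 2.* Let $L_y$ have the ends $c\ne c'$, and let $c''\in F\setminus\{c,c'\}$. Let $Q$ be a closed disc about $c''$, disjoint from $\overline{L_y}$ and from $F\setminus\{c''\}$. If $L_{y_k}$ had $c''$ as an end for infinitely many $k$, then, since $y_k\notin Q$ for large $k$, the connected set $L_{y_k}$ would meet the compact set $\partial Q\subset S_r$ for these $k$. By part 1 a limit point would lie in $L_y\cap\partial Q=\emptyset$, a contradiction. As $F$ is finite, for large $k$ the two distinct ends of $L_{y_k}$ are $c$ and $c'$.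

*Proof of 3.* We may assume that $N$ is open and, removing finitely many points, that $N\cap F\subset\overline{L_y}$. Choose an open $N_0\supset\overline{L_y}$ with compact closure in $N$. Then $\partial N_0\subset N\setminus\overline{L_y}$ is compact and misses $F$. If $L_{y_k}\not\subset N_0$ for infinitely many $k$, then for large such $k$ the connected set $L_{y_k}$ contains $y_k\in N_0$ and so meets $\partial N_0\subset S_r$. By part 1 a limit point lies in $L_y\cap\partial N_0=\emptyset$, a contradiction. $\square$

## 10. Three ends are too many: $b\le1$

Now the argument of Section 3 can be completed. Suppose $b\ge2$ and fix $r\in S'$, so that $\nu=|F|\ge3$. For $c\ne c'$ in $F$ let $W_{cc'}$ be the set of $y\in S_r$ such that $L_y$ has the ends $c,c'$. These sets are pairwise disjoint and cover $S_r$. They are open: otherwise some $y\in W_{cc'}$ would be a limit of points $y_k\notin W_{cc'}$, against Lemma 8(2). A circle $C\in\mathcal D$ through $F$ (there is one: join $r$ to another point of $S'$) is divided by $F$ into $\nu\ge3$ arcs joining cyclically consecutive points of $F$. Since $\nu\ge3$, these arcs have pairwise different pairs of endpoints, so at least three of the sets $W_{cc'}$ are nonempty. This contradicts the connectedness of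 $S_r$. Hence $b\le1$. $\square$

## 11. The case $b=1$: the sphere as a union of lunes

Let $B=\{p\}$, fix $q=r\ne p$, so $F=\{p,q\}$, and write $S=S_q=P\setminus\{p,q\}$. Now $\nu=2$. Every leaf joins $q$ to $p$, and its closure is an arc from $q$ to $p$. The picture to keep in mind is the sphere with its meridians.

**Step 1: $P$ is compact.** We need this first, in order to have limits. Let $Q\not\ni p$ be a closed disc about $q$ and $J=\partial Q$. Every leaf meets $J$. Given $x_k\in S$, choose $j_k\in L_{x_k}\cap J$ and pass to a subsequence with $j_k\to j\in J$. Let $N$ be a relatively compact neighborhood of $\overline{L_j}$. By Lemma 8(3), $x_k\in L_{j_k}\subset N$ for large $k$. So every sequence in $S$ has a subsequence converging in $P$. As $S$ is dense in the metrizable space $P$, every sequence in $P$ can be approximated by one in $S$, and $P$ is compact.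

**Step 2: the space $K$ of leaves is a circle.** This gives the "longitude". Let $\pi:S\to K$ be the quotient map onto the set of leaves. It is open by Lemma 6, and its relation is closed by Lemma 8(1), so $K$ is Hausdorff by (S5). $K$ is also second countable, since $\pi$ is open, and connected, and compact since $K=\pi(J)$. It remains to find charts. Let $x\in S$, let $D\ne qx$ be a line through $x$, so $q\notin D$, and let $D_0$ be an open subarc of $D$ about $x$. Each leaf lies in a line through $q$, so it meets $D$ at most once; hence $\pi|_{D_0}$ is injective. Let $E\subset D_0$ be open in $D_0$ and $d\in E$. Choose a neighborhood $G$ of $d$ with $D\cap G\subset E$, and by Lemma 5 an open $V\ni d$ such that all leaves through points of $V$ meet $D\cap G$. Then $\pi(d)\in\pi(V)\subset\pi(E)$, and $\pi(V)$ is open. So $\pi(E)$ is open, and $\pi|_{D_0}$ is a homeomorphism onto an open subset of $K$. Hence $K$ is a compact connected $1$-manifold, that is, $K\cong\mathbf S^1$.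

**Step 3: every arc $\alpha:[0,1]\to P$ in a surface lies in an open set homeomorphic to $\mathbf R^2$.** This will let us use plane topology around a whole leaf. The method is to shrink the part already covered into the next chart. Choose $0=t_0<t_1<\dots<t_N=1$ with $\alpha[t_{i-1},t_i]\subset U_i\cong\mathbf R^2$, $U_i$ open. Put $V_1=U_1$, and suppose $\alpha[0,t_i]\subset V_i\cong\mathbf R^2$ with $V_i$ open, $1\le i<N$. Choose $t'\in(t_i,t_{i+1}]$ with $\alpha[0,t']\subset V_i$. By (S1), identify $V_i$ with $\mathbf R^2$ such that $\alpha(s)=(s,0)$ for $0\le s\le t'$. Let $t''=\frac12(t_i+t')$. The segment $\alpha[0,t'']$ is disjoint from the compact set $\alpha[t',1]$. So there is $\delta\in(0,t'-t'')$ such that the rectangle $Z=[-\delta,t''+\delta]\times[-\delta,\delta]$ misses $\alpha[t',1]$. Choose $\tau$ with $t_i<\tau<t''$.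

For $0\le s\le\delta$ let $\varphi_s$ be the piecewise linear homeomorphism of $[-\delta,t''+\delta]$ that fixes the endpoints, sends $0$ to $(1-s/\delta)\tau$, and is linear on $[-\delta,0]$ and on $[0,t''+\delta]$; $\varphi_\delta$ is the identity. Put $g(u,v)=(\varphi_{|v|}(u),v)$ on $Z$ and $g=\mathrm{id}$ on $P\setminus Z$. Since $g$ is the identity on the boundary of $Z$, it is a homeomorphism of $P$. It maps $\alpha[0,t''+\delta]$ onto $\alpha[\tau,t''+\delta]$. It fixes $\alpha(s)$ for $s\ge t''+\delta$: for $s\le t'$ the point $(s,0)$ is on the boundary of $Z$ or outside $Z$, and for $s\ge t'$ the point $\alpha(s)$ is outside $Z$. So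
$$g(\alpha[0,t_{i+1}])\subset\alpha[t_i,t_{i+1}]\subset U_{i+1},$$
and $V_{i+1}=g^{-1}(U_{i+1})$ is an open set homeomorphic to $\mathbf R^2$ that contains $\alpha[0,t_{i+1}]$. After finitely many steps $V_N\supset\alpha[0,1]$.

**Step 4: cutting $K$ into small intervals.** The aim is to have all leaves of an interval in one planar open set. For $\kappa\in K$ let $L_\kappa$ be the corresponding leaf and, by Step 3, let $N_\kappa\cong\mathbf R^2$ be an open neighborhood of the arc $\overline{L_\kappa}$. There is an open interval about $\kappa$ in $K$ all of whose leaves lie in $N_\kappa$. Otherwise there are $\kappa_k'\to\kappa$ with $L_{\kappa_k'}\not\subset N_\kappa$. Take $D_0$ as in Step 2 about a point $y\in L_\kappa$. For large $k$ there are $y_k\in D_0$ with $\pi(y_k)=\kappa_k'$, and $y_k\to y$. This contradicts Lemma 8(3). By Lebesgue's lemma the circle $K$ can be subdivided by points $\kappa_1,\dots,\kappa_M$ in cyclic order, $M\ge3$, $\kappa_{M+1}=\kappa_1$, such that the leaves belonging to the closed arc $[\kappa_i,\kappa_{i+1}]$ lie in an open set $N_i\cong\mathbf R^2$ containing $p,q$.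

**Step 5: each interval of leaves fills a closed disc.** This identifies the lunes. The set $\Gamma_i=\overline{L_{\kappa_i}}\cup\overline{L_{\kappa_{i+1}}}$ is a Jordan curve in $N_i$. Let $\Delta_i\subset N_i$ be the closed disc it bounds, and $\operatorname{int}\Delta_i=\Delta_i\setminus\Gamma_i$. Put $G_i=\pi^{-1}((\kappa_i,\kappa_{i+1}))\subset N_i$, which is open. The set
$$G_i\cup\Gamma_i=\pi^{-1}([\kappa_i,\kappa_{i+1}])\cup\{p,q\}$$
is closed in $P$, hence compact. So $G_i$ is open, and closed in $P\setminus\Gamma_i$. It is connected: if $G_i$ were the union of two disjoint nonempty open sets, each leaf in $G_i$ would lie in one of them, and their images under the open map $\pi$ would be disjoint nonempty open sets covering the interval $(\kappa_i,\kappa_{i+1})$. So $G_i$ is a component of $P\setminus\Gamma_i$. So is $\operatorname{int}\Delta_i$, which is connected, open in $P$, and closed in $P\setminus\Gamma_i$.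

Suppose $G_i\ne\operatorname{int}\Delta_i$. Then these components are disjoint, and $G_i\subset N_i\setminus\Delta_i$. By (S1) the set $N_i\setminus\Delta_i$ is connected, and it is contained in $P\setminus\Gamma_i$, so it lies in the component $G_i$. Thus $G_i=N_i\setminus\Delta_i$, and $N_i=(G_i\cup\Gamma_i)\cup\Delta_i$ would be compact, which is impossible for $N_i\cong\mathbf R^2$. Hence $G_i=\operatorname{int}\Delta_i$ and $\Delta_i=G_i\cup\Gamma_i$.

**Step 6: gluing.** We compare with the standard sphere. By Step 5, $P=\bigcup_i\Delta_i$, and $\Delta_i\cap\Delta_j=\Gamma_i\cap\Gamma_j$ for $i\ne j$. Decompose $\mathbf S^2$ into $M$ lunes $\Delta_i'$ between consecutive meridians $\mu_i,\mu_{i+1}$ joining the south pole to the north pole, indices mod $M$. Choose homeomorphisms $\overline{L_{\kappa_i}}\to\mu_i$ taking $q,p$ to the south and north pole. They fit together to homeomorphisms $\Gamma_i\to\partial\Delta_i'$, which extend by coning to homeomorphisms of closed discs $\Delta_i\to\Delta_i'$. Together these form a well-defined bijection $P\to\mathbf S^2$, continuous on each of finitely many closed sets covering $P$, hence continuous. As $P$ is compact, it is a homeomorphism.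

So $P\cong\mathbf S^2$ and $P\setminus\{p\}\cong\mathbf R^2$. The lines $C\setminus\{p\}\cong\mathbf R$ are closed in it, and two points lie on exactly one line. This is an $\mathbf R^2$-plane, and the case $b=1$ is done. $\square$

## 12. The case $b=0$: a flat projective plane

Now $S'=P$, the lines are the circles in $\mathcal D$, which are compact, $F=\{r\}$ and $\nu=1$. The leaves of $\mathcal F_r$ are the sets $\ell\setminus\{r\}$ with $r\in\ell$.

**Step 1: any two distinct lines meet in exactly one point.** This is the missing axiom of a projective plane. Let $m$ be a line and $r\notin m$, and let $G=\{y\in S_r: ry\cap m\ne\emptyset\}$. We show that $G$ is nonempty, closed and open in $S_r$.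

- $G\supset m$ is nonempty.
- $G$ is closed in $S_r$: let $y_k\in G$, $y_k\to y\in S_r$. Choose $s_k\in ry_k\cap m$; a subsequence converges to some $s\in m$. As $r\notin m$, $s\ne r$, and Lemma 7 gives $s\in ry$.
- $G$ is open: let $s\in ry\cap m$. By Lemma 5 with $D=m$, all leaves through points of some open $V\ni s$ meet $m$. The saturation of $V$ is open by Lemma 6, contains $y$ because $s\in L_y$, and lies in $G$.

As $S_r$ is connected, $G=S_r$: every line through $r$ meets $m$. Given lines $\ell\ne m$, take $r\in\ell\setminus m$. So $\ell$ and $m$ meet, in exactly one point by (2), and $(P,\mathcal D)$ is a projective plane. It is nondegenerate: two further points on each of two lines, away from their intersection, form a quadrangle. Write $\ell\wedge m$ for the intersection point.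

**Step 2: $P$ is compact.** As before, this provides limits. Let $m$ be a line and $r\notin m$. Given $x_k\in S_r$, pick $s_k\in rx_k\cap m$, with a subsequence $s_k\to s\in m$. By Lemma 8(3), along this subsequence and for large $k$, $x_k\in L_{s_k}$ lies in a relatively compact neighborhood of $\overline{L_s}=rs$. As in Step 1 of Section 11, $P$ is compact. Give $\mathcal D$ the Hausdorff metric, for a metric on $P$.

**Step 3: pencils are circles.** We need this to speak about order in a pencil. For $o\in P$ let $\pi_o:P\setminus\{o\}\to K_o$ be the quotient map onto the set of lines through $o$. It is open by Lemma 6 and its relation is closed by Lemma 7, so $K_o$ is Hausdorff by (S5). For a line $\ell\not\ni o$, Step 1 shows that $\pi_o|_\ell:\ell\to K_o$ is a continuous bijection. It goes from a compact space to a Hausdorff space, so it is a homeomorphism. In particular $K_o\cong\mathbf S^1$.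

**Step 4: limits of collinear triples.** Lemma 7 handles lines through a fixed point. Now the lines may move freely, and we prove the following claim.

**Claim.** If $p_k,q_k,z_k\in\ell_k\in\mathcal D$ and $p_k\to p$, $q_k\to q$, $z_k\to z$ with $p,q,z$ distinct, then $p,q,z$ are collinear.

*Proof.* Suppose not. The plan is to find two lines $m,n$ that cut $P$ so that $q$ is separated from $p$ and $z$, while $q_k$ lies between $p_k$ and $z_k$ on $\ell_k$.

There is a line $m$ missing $p,q,z$: take a point $o\notin\{p,q,z\}$ and one of the infinitely many lines through $o$ other than $op,oq,oz$. For large $k$, the points $p_k,q_k,z_k$ are distinct and not on $m$. On the open arc $\ell_k\setminus m\cong\mathbf R$ one of them lies between the other two. Passing to a subsequence and relabeling, $q_k$ is always between $p_k$ and $z_k$.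

Choose $a$ in the open arc of $pq\setminus m$ between $p$ and $q$, and $e$ in the open arc of $qz\setminus m$ between $q$ and $z$. As $p,q,z$ are not collinear, $pq\cap qz=\{q\}$. So $a\notin qz$ and $e\notin pq$; in particular $a\ne e$. Let $n=ae$. Then $n\cap pq=\{a\}$ and $n\cap qz=\{e\}$, so $p,q,z\notin n$. Also $n\ne m$, as $a\notin m$. Put $o'=m\wedge n$. If $o'$ were on $pq$, then $o'\in n\cap pq=\{a\}$ and $a\in m$, which is false. So $o'\notin pq$, and likewise $o'\notin qz$, because $e\notin m$.

Let $I_1,I_2$ be the two open arcs of $K_{o'}\setminus\{m,n\}$, and $G_i=\pi_{o'}^{-1}(I_i)$. These are disjoint open sets covering $P\setminus(m\cup n)$. The homeomorphism $\pi_{o'}|_{pq}$ takes $a$ to $n$ and $pq\wedge m$ to $m$. The points $a$ and $pq\wedge m$ separate $p$ from $q$ on the circle $pq$, so $p$ and $q$ lie in different sets $G_i$. In the same way $z$ and $q$ lie in different sets $G_i$. Say $p,z\in G_1$ and $q\in G_2$. For large $k$, $p_k,z_k\in G_1$ and $q_k\in G_2$. Then $o'\notin\ell_k$, since otherwise $\pi_{o'}$ would be constant on $\ell_k\setminus\{o'\}$. So $\pi_{o'}$ maps $\ell_k\setminus m$ homeomorphically onto $K_{o'}\setminus\{m\}\cong\mathbf R$, which the point $n$ divides into the rays $I_1,I_2$. A homeomorphism between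 copies of $\mathbf R$ preserves betweenness. As $p_k,z_k$ are mapped into the ray $I_1$, so is $q_k$, which lies between them. This contradicts $q_k\in G_2$. $\square$

**Step 5: the join is continuous.** We identify all limits of $p_kq_k$. Let $p_k\to p$, $q_k\to q$, $p_k\ne q_k$, $p\ne q$, and let $\Lambda$ be the Hausdorff limit of a convergent subsequence of $\ell_k=p_kq_k$; in what follows, $k$ runs through this subsequence. Every $z\in\Lambda$ is a limit of points $z_k\in\ell_k$, so $z\in pq$ by the Claim (trivially if $z\in\{p,q\}$). Hence $\Lambda\subset pq$. Conversely, $p,q\in\Lambda$. Let $z\in pq\setminus\{p,q\}$ and let $h\ne pq$ be a line through $z$. By Step 1 there are points $s_k\in\ell_k\cap h$. They have a limit point, which lies in $\Lambda\cap h\subset pq\cap h=\{z\}$. So $z\in\Lambda$. Thus $\Lambda=pq$ for every convergent subsequence, and by the compactness in (S4), $\ell_k\to pq$.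

**Step 6: the intersection is continuous.** Let $\ell_k\to\ell$, $m_k\to m$, $\ell_k\ne m_k$, $\ell\ne m$. Any limit point of the points $\ell_k\wedge m_k$ lies in $\ell\cap m$, so it equals $\ell\wedge m$. As $P$ is compact, $\ell_k\wedge m_k\to\ell\wedge m$.

Both topologies are metric, so they are Hausdorff and continuity may be tested with sequences, as we did. So $(P,\mathcal D)$ is a topological projective plane whose point set is a surface and whose lines are topological circles, that is, a flat projective plane. This completes the proof of Theorem B and, by the reduction in Section 2, the proof of Theorem A. $\blacksquare$
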